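# Shortest cycle covers that must use one edge many times

## 1. Two passes per edge: cubic graphs and the Petersen graph

Cover all the edges of a graph by cycles, as cheaply as possible. How often must a single edge be used? The answer that one would first guess is: never more than twice, at least when the graph is well connected. A third pass over the same edge looks like waste that a rearrangement ought to save. We first make the question precise and test this guess.

Let $G$ be a 2-edge-connected graph. A *cycle cover* $F$ of $G$ is a family of cycles such that each edge of $G$ lies in some cycle of $F$. Its *length* is the sum of the numbers of edges of its cycles, and a *shortest* cycle cover is one of minimum length. Let $t_F$ be the least integer such that each edge lies in at most $t_F$ cycles of $F$, and put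
$$t_{SCC}(G)=\min\{t_F : F\text{ is a shortest cycle cover of }G\}.$$
So $t_{SCC}(G)\ge k$ means that every shortest cover uses some edge at least $k$ times. The *multiplicity* of an edge in $F$ is the number of cycles of $F$ that contain it. At every vertex the multiplicities of the incident edges have an even sum, because each cycle uses $0$ or $2$ edges there.

**Even graphs.** If all degrees of $G$ are even, $E(G)$ splits into edge-disjoint cycles. This cover has length $|E(G)|$, which no cover can beat, so every shortest cover uses each edge exactly once and $t_{SCC}(G)=1$. If some degree is odd, no cover has all multiplicities equal to $1$, by parity at that vertex, so $t_{SCC}(G)\ge 2$.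

**Cubic graphs with a proper 3-edge-colouring.** In a cubic graph the three multiplicities at a vertex are at least $1$ and have an even sum, so the sum is at least $4$. Adding over the vertices counts every edge twice, so every cover has length at least $2|V|$, with equality only if the multiplicities at each vertex are $1,1,2$ in some order. If the edges are properly coloured $1,2,3$, then the edges coloured $1$ or $2$ form disjoint cycles, and so do the edges coloured $1$ or $3$. Together they form a cover of length $2|V|$. Hence every shortest cover has multiplicities $1$ and $2$ only, and $t_{SCC}=2$. For $K_4$ the cover consists of two 4-cycles, of total length $8$.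

**The Petersen graph.** We fix notation for the whole lecture. The Petersen graph $P$ has vertices $1,\dots,5,1',\dots,5'$, the outer edges $12,23,34,45,51$, the inner edges $1'3',2'4',3'5',4'1',5'2'$, and the *spokes* $ii'$. The four cycles
$$C_a=5\,4\,4'\,2'\,5',\qquad C_b=5\,4\,3\,2\,1,\qquad C_c=5\,1\,1'\,3'\,5',\qquad C_d=2\,3\,3'\,1'\,4'\,2'$$
cover it. The edges $45,51,55',23,1'3',2'4'$ are covered twice and the other nine once, for a total length of $21$. The length of any cover is half of a sum of ten even numbers, each at least $4$, so a shortest cover has length $20$ or $21$. If it is $20$, all multiplicities are at most $2$, as above. If it is $21$, exactly one vertex has multiplicity sum $6$, and at each other vertex the multiplicities are $1,1,2$. Every edge has an end of the second kind, so again all multiplicities are at most $2$. Thus $t_{SCC}(P)=2$. (Lemma 4 below will show that length $20$ does not occur.)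

The following facts are quoted and not proved here: $t_{SCC}(G)\le2$ for every 2-edge-connected graph $G$ that has no Petersen-minor, and for every 2-edge-connected graph $G$ that admits a nowhere-zero 4-flow; and there is a 2-connected graph with $t_{SCC}=3$. So the guess "at most $2$" fails for connectivity two. For connectivity three the guess was stated as a conjecture, together with a weaker form.

**Conjecture 17.** $t_{SCC}(G)\le 2$ for every 3-connected graph $G$.

**Conjecture 18.** There is an integer $k$ such that $t_{SCC}(G)\le k$ for every 3-connected graph $G$.

## 2. Merging two cycles, and the failure of both conjectures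

We need a language for covers. *Labels* are finite subsets of $\mathbb N$, whose elements we call *colours*. Labels are added by symmetric difference, so $A+A=\emptyset$. A label of size $1$ is a *unit*. A labelling of the edges of a graph is *conservative* if the labels at every vertex sum to $\emptyset$. Summing over the vertices of a set $X$, the edges inside $X$ cancel, so the labels on every cut $\delta(X)$ sum to $\emptyset$ as well; we call this *conservation over $X$*.

A cycle cover $F=(C_1,\dots,C_r)$ gives the labelling $f(e)=\{i : e\in C_i\}$. It is conservative, $f(e)\neq\emptyset$ for all $e$, the multiplicity of $e$ is $|f(e)|$, and the length of $F$ is $\sum_e|f(e)|$. Nothing else about covers is used in the lower bounds below. Conversely, in any conservative labelling the edges whose label contains a given colour form an even subgraph, which splits into edge-disjoint cycles. For example, label the edges of $K_4$ by the two 4-cycles above: one perfect matching gets $\{1\}$, another $\{2\}$, the third $\{1,2\}$, and at each vertex $\{1\}+\{2\}+\{1,2\}=\emptyset$.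

The natural way to prove that few passes suffice is to merge. Suppose $C_i$ and $C_j$ share an edge. Replace them by the cycles into which the even subgraph $C_i+C_j$ splits. This saves $2|C_i\cap C_j|$ edges, and every edge stays covered except those whose label is exactly $\{i,j\}$. So in a shortest cover, whenever $C_i$ and $C_j$ share an edge, some edge is covered by these two cycles and no others. This is as far as merging goes: $k$ cycles through one edge produce $\binom k2$ such blocking edges, and no contradiction. Blocking does occur: in the cover of $P$ above, the six edges of multiplicity $2$ have the labels $\{a,b\}$ on $45$, $\{b,c\}$ on $51$, $\{a,c\}$ on $55'$, $\{b,d\}$ on $23$, $\{c,d\}$ on $1'3'$, $\{a,d\}$ on $2'4'$. All six pairs are blocked.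

In fact the guess is wrong in the strongest possible sense.

**Theorem 1.** For all integers $k\ge3$ and $s\ge0$ there are a 3-connected simple graph $G$ and an edge $e$ of $G$ such that in every cycle cover $F$ of $G$ whose length exceeds the minimum by at most $s$, the edge $e$ lies in exactly $k$ cycles of $F$. In particular ($s=0$) $t_{SCC}(G)\ge k$.

So Conjecture 18 is false, and hence so is Conjecture 17.

**Theorem 2.** $t_{SCC}$ is unbounded on 3-connected graphs. If $G$ is 4-edge-connected (in particular, if $G$ is 4-connected), then $t_{SCC}(G)=1$ if all degrees are even, and $t_{SCC}(G)=2$ otherwise.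

The plan for Theorem 1 is as follows. We first allow ourselves to decree that certain "heavy" edges must be covered exactly once, and force another edge to be covered exactly $k$ times (Sections 3–5). Then we raise the edge-connectivity to three (Section 7), and finally replace the decree by cost (Sections 8–11).

## 3. A count modulo 4 on five points

This section provides the only source of rigidity in the proof. Parity at a vertex determines sizes of labels modulo 2; we need one more bit.

**Lemma 3 (five points).** Let $L,R$ be loopless multigraphs on a 5-set $V$ such that no pair is joined both by an $L$-edge and by an $R$-edge. Suppose the edges are coloured so that at each $t\in V$ the $L$-edges have distinct colours, the $R$-edges have distinct colours, and both colour sets equal the same set $S(t)$. Then $\sum_t|S(t)|\equiv0\pmod4$.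

*Proof.* For a colour $\gamma$ let $V_\gamma=\{t:\gamma\in S(t)\}$. At each $t\in V_\gamma$ there is exactly one $L$-edge of colour $\gamma$, and at the other points there is none. So the $L$-edges of colour $\gamma$ form a perfect matching of $V_\gamma$, and likewise the $R$-edges. Hence $|V_\gamma|$ is even and at most $5$, that is, $|V_\gamma|\in\{0,2,4\}$. If $|V_\gamma|=2$, this pair is joined by an $L$-edge and by an $R$-edge, which is excluded. So $4$ divides $|V_\gamma|$, and $\sum_t|S(t)|=\sum_\gamma|V_\gamma|$. ∎

For a smallest example, take one colour, $L$-edges $12,34$ and $R$-edges $13,24$ on $V=\{1,\dots,5\}$: the sum is $4$.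

**Facts on the Petersen graph.** $P$ has girth 5, is 3-edge-connected, and is not Hamiltonian. Consequently, every 2-factor of $P$ consists of two chordless 5-cycles.

*Proof.* A cycle without spokes is the outer or the inner 5-cycle. A cycle with exactly two spokes $ii'$, $jj'$ contains an outer path from $i$ to $j$ and an inner path from $i'$ to $j'$. Since $i,j$ are neighbours outside exactly when $i',j'$ are not neighbours inside, these paths have total length at least $3$, and the cycle has length at least $5$. A cycle with four spokes has in addition at least two outer and two inner edges. So the girth is 5.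

Let $1\le|X|\le5$, which up to complements covers all cuts. If $|X|\le4$, the edges inside $X$ form a forest, so $|\delta(X)|\ge3|X|-2(|X|-1)=|X|+2\ge3$. If $|X|=5$, there are at most $5$ edges inside $X$ (a forest, or a 5-cycle, which has no chord because of the girth), so $|\delta(X)|\ge15-10=5$. So $P$ is 3-edge-connected.

A Hamiltonian cycle would contain two or four spokes. With two spokes $ii',jj'$ it would contain an outer path through all five outer vertices from $i$ to $j$, so $i,j$ would be neighbours outside, and likewise $i',j'$ inside, which is impossible. With four spokes we may assume by rotation ($i\mapsto i+1$, $i'\mapsto(i+1)'$ modulo 5) that $55'$ is missing. Then the cycle contains $45$, $51$, $3'5'$, $5'2'$, and each of $1,\dots,4,1',\dots,4'$ has exactly one outer or inner edge, besides its spoke. So it contains $23$ (the only edge left for $2$ and $3$) and $1'4'$. But then it contains the 5-cycle $4\,5\,1\,1'\,4'\,4$, a contradiction.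

The cycles of a 2-factor have lengths at least $5$ with sum $10$, and a single 10-cycle is excluded. So there are two 5-cycles, and a chord would create a shorter cycle. ∎

**Lemma 4.** Let $M$ be a perfect matching of $P$. There is no conservative labelling of $P$ with units on $E(P)\setminus M$ and labels of size 2 on $M$.

*Proof.* $P-M$ consists of two chordless 5-cycles $C,C'$, so every edge of $M$ joins $C$ to $C'$. Suppose there is such a labelling. Let the five points be the edges of $M$, let $L$ consist of the edges of $C$ and $R$ of the edges of $C'$, each regarded as joining the two $M$-edges at its ends, and coloured by its unit. No pair of $M$-edges is joined in both, since this would give a 4-cycle in $P$. Let $S(m)$ be the label of $m\in M$. At either end of $m$ the label $S(m)$, of size 2, is the sum of the two other labels, which are units; so these two units are distinct and form $S(m)$. Lemma 3 applies, but $\sum_m|S(m)|=10\not\equiv0\pmod4$. ∎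

In particular no cover of $P$ has length $20$.

## 4. Heavy and light edges

**Definition (framed graph).** A *framed graph* is a loopless multigraph whose edges are partitioned into *heavy* and *light* edges. A labelling is *admissible* if it is conservative, every heavy edge has a unit label, and every light edge has a nonempty label.

For example, let two vertices be joined by two heavy edges and one light edge. The light label is a nonempty sum of two units, so it has size 2 in every admissible labelling. The light edge is forced to be covered exactly twice. We want the same with $2$ replaced by $k$.

A framed graph with an admissible labelling is bridgeless, because conservation would give a bridge the label $\emptyset$.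

## 5. A recursion in the shape of the Petersen graph

Suppose a vertex is incident with one heavy edge, one edge whose label is known to have size $k$, and a third edge. Then the third label has size $k-1$ or $k+1$. If we can exclude $k-1$, we climb. Parity cannot separate the two values, but the count of Lemma 3 can.

**Proposition 5.** For each $k\ge3$ there is a framed graph $N_k$ with a light edge $e_k$ such that

- (N1) $N_k$ has an admissible labelling;
- (N2) $|\ell(e_k)|=k$ in every admissible labelling $\ell$;
- (N3) every vertex is incident with a heavy edge;
- (N4) $N_k$ is connected, and $N_k-\{h,f\}$ is connected for every heavy edge $h$ and every edge $f\ne h$.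

Permuting colours in (N1), we can make $\ell(e_k)$ any prescribed $k$-set. Property (N4) says in particular that no heavy edge of $N_k$ lies in a 2-edge-cut.

**Definition (link).** A *link of order 2* between vertices $s,t$ is a light edge $st$. A *link of order $d\ge3$* between $s$ and $t$ is a disjoint copy of $N_d-e_d$, where $e_d=xy$, together with light edges $sx$ and $yt$.

Consider an admissible labelling of a graph containing a link of order $d\ge3$. The only edges leaving the copy are $sx$ and $yt$, so by conservation over the copy they have the same label $\lambda$, and $\lambda\neq\emptyset$. Giving $e_d$ the label $\lambda$ yields an admissible labelling of $N_d$, so $|\lambda|=d$ by (N2). Thus a link of order $d\ge3$ behaves like a light edge whose label is forced to have size $d$. We call $\lambda$ the label of the link. Conversely, if $sx$ and $yt$ carry the same $d$-set $\lambda$, the copy can be filled in: take an admissible labelling of $N_d$ with $\ell(e_d)=\lambda$ and drop $e_d$.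

**Step 1 (construction of $N_{k+1}$).** This step defines the graph, for $k\ge2$, assuming that $N_k$ has been constructed if $k\ge3$. Let $V=\{u,v,1,2,3\}$ and
$$d(u)=d(v)=d(2)=d(3)=k,\qquad d(1)=2 .$$
The vertices are $t^L,t^R$ for $t\in V$, and those inside links. For each $t\in V$ put a link of order $d(t)$ between $t^L$ and $t^R$. Put a light edge $e_{k+1}=u^Lv^L$. The heavy edges are

- $L$-edges: $u^L1^L$, $v^L2^L$, $1^L3^L$ (once each), and $2^L3^L$ ($k-1$ parallel edges);
- $R$-edges: $1^R2^R$, $u^R3^R$, $v^R1^R$ (once each), and $u^R2^R$, $v^R3^R$ ($k-1$ parallel edges each).

Each $t^R$ is incident with exactly $d(t)$ heavy edges, and so is $t^L$ for $t=1,2,3$; the vertices $u^L$ and $v^L$ have one heavy edge each. The $L$-pairs are $u1,v2,13,23$, the $R$-pairs are $12,u3,v1,u2,v3$, and together with $uv$ these are the ten pairs of $V$, each occurring once. The $L$-pairs with $uv$ form the 5-cycle $u,1,3,2,v$, and the $R$-pairs form the complementary 5-cycle. So if every link is replaced by a single edge and parallel edges are identified, we see the Petersen graph, with the links as spokes.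

**Step 2 (N1: an admissible labelling).** Take colours $c_0,\dots,c_k$ and colour heavy edges as follows:

- $c_0$ on $u^L1^L$, $1^R2^R$, $2^Lv^L$;
- $c_1$ on $u^R3^R$, $3^L1^L$, $1^Rv^R$;
- each of $c_2,\dots,c_k$ on one copy each of $u^R2^R$, $2^L3^L$, $3^Rv^R$.

Give the links at $u$, $v$ and $3$ the label $\{c_1,\dots,c_k\}$, the link at $1$ the label $\{c_0,c_1\}$, the link at $2$ the label $\{c_0,c_2,\dots,c_k\}$, and put $\ell(e_{k+1})=\{c_0,\dots,c_k\}$. Now check conservation. The heavy colours at $u^R$, $v^R$, $3^R$ and $3^L$ are $c_1$ and $c_2,\dots,c_k$. At $1^L$ and $1^R$ they are $c_0,c_1$. At $2^L$ and $2^R$ they are $c_0$ and $c_2,\dots,c_k$. In each case this is the link label. At $u^L$ and $v^L$ the heavy colour is $c_0$, and $\{c_0\}+\{c_0,\dots,c_k\}=\{c_1,\dots,c_k\}$. Each link of order $d$ has received a $d$-set, so links of order at least $3$ can be filled in.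

**Step 3 (N2: the size is forced).** Let $\ell$ be admissible, and let $S(t)$ be the label of the link at $t$. Then $|S(t)|=d(t)$. For order at least $3$ this was shown above. For order $2$, conservation at $t^R$ shows that $S(t)$ is a sum of two units, and it is nonempty. At $t^R$ there are $d(t)$ units with sum $S(t)$, a set of size $d(t)$; hence their colours are distinct and form $S(t)$. The same holds at $t^L$ for $t=1,2,3$. Let $\alpha,\beta$ be the colours of the heavy edges at $u^L,v^L$. Then
$$\ell(e_{k+1})=S(u)+\{\alpha\}=S(v)+\{\beta\},$$
which has size $k-1$ or $k+1$.

Suppose the size is $k-1$. Then $\alpha\in S(u)$, and $S(u)$ is the disjoint union of $\{\alpha\}$ and $\ell(e_{k+1})$; similarly, $S(v)$ is the disjoint union of $\{\beta\}$ and $\ell(e_{k+1})$. Let $R$ be the multigraph on $V$ formed by the heavy $R$-edges with their colours. Let $L$ be formed by the heavy $L$-edges with their colours and, for every $\gamma\in\ell(e_{k+1})$, one edge $uv$ of colour $\gamma$. At $u$ the $L$-edges have the distinct colours $\alpha$ and those in $\ell(e_{k+1})$, which together form $S(u)$; the same holds at $v$ with $\beta$. No pair is joined in both multigraphs. So Lemma 3 applies. But $\sum_t|S(t)|=4k+2\not\equiv0\pmod 4$,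 a contradiction. Hence $|\ell(e_{k+1})|=k+1$.

**Step 4 (N3).** The vertices $t^L,t^R$ have heavy edges. A vertex inside a link has one in its copy of $N_k$ by induction, and this edge is not the deleted edge $e_k$, which is light.

**Step 5 (N4).** This step controls small cuts for later use. Let $\hat N$ be obtained from $N_{k+1}$ by replacing every link by a single edge. Its underlying simple graph is the Petersen graph, so $\hat N$ is 3-edge-connected. If $k=2$, all links have order $2$ and all multiplicities are $1$, so $N_3=\hat N=P$ and (N4) holds.

Let $k\ge3$, let $D=\{h,f\}$ with $h$ heavy, and consider a link $z$ of order $k$, with copy $M_z=N_k-e_k$ and connecting edges $z',z''$. These two edges are light, so neither is $h$.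

Suppose first that $f\notin E(M_z)$. Then $M_z-D$ is connected: if $h\notin E(M_z)$ this holds because $N_k$ is connected and bridgeless (it has an admissible labelling), so $e_k$ is not a bridge; if $h\in E(M_z)$ it is (N4) for $N_k$, applied to $\{h,e_k\}$. So if $f$ is not in the link at all, the link still connects its ends and all its inner vertices are joined to them. If $f\in\{z',z''\}$, the other connecting edge survives, so every vertex of $M_z$ is still joined to an end of the link.

Now suppose $f\in E(M_z)$. Then $N_k-(D\cap E(M_z))$ is connected, by bridgelessness or by (N4) for $N_k$. This graph is $M_z-D$ together with the edge $e_k$, so every component of $M_z-D$ contains an end of $e_k$. Since $z'$ and $z''$ survive, every vertex of $M_z$ is again joined to an end of the link.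

Hence $N_{k+1}-D$ is connected as soon as $\hat N$ stays connected after the deletion of the edges of $\hat N$ in $D$ and of the link containing $f$, if there is one. Here $h$ and $f$ account for at most one edge of $\hat N$ each, and $\hat N$ is 3-edge-connected. So $N_{k+1}-D$ is connected, and so is $N_{k+1}$. This proves Proposition 5. ∎

**Example ($N_3$).** This is the Petersen graph with light spokes, one further light edge $e_3=u^Lv^L$, and nine heavy edges. In the labelling of Step 2 the colour $c_0$ is the 6-cycle $u^L1^L1^R2^R2^Lv^L$, and $c_1$, $c_2$ are the 8-cycles $u^R3^R3^L1^L1^Rv^Rv^Lu^L$ and $u^R2^R2^L3^L3^Rv^Rv^Lu^L$. All three use $e_3$. The total length is $22$, one more than the cover of Section 1: the decree on heavy edges is what forces the third pass.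

## 6. Subdividing heavy edges, and why this gives only 2-edge-connected graphs

A simple way to enforce the decree is to make heavy edges long. Let $\ell_0$ be an admissible labelling of $N_k$, let $m$ be the number of heavy edges, and let $c=\sum|\ell_0(z)|$ over the light edges $z$. Replace each heavy edge by a path of length $n>c$. The labelling $\ell_0$ yields a cover of length $mn+c$. In any cover, all edges of such a path have the same label, and if one of these labels has size at least 2, the length is at least $(m+1)n>mn+c$. So every shortest cover gives an admissible labelling of $N_k$, and $e_k$ lies in exactly $k$ of its cycles.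

The graph obtained is 2-edge-connected, but it is not 3-connected, for two separate reasons. First, the interior vertices of the paths have degree 2. Second, for $k\ge4$, the two light edges $sx,yt$ of a link of order at least $3$ form a 2-edge-cut. We remove the second defect first, while still in the world of framed graphs.

## 7. Coupling heavy edges to destroy 2-edge-cuts

To destroy a 2-edge-cut we tie together heavy edges on its two sides by a gadget. The gadget must not disturb the set of possible labels. A piece of the Petersen graph does this.

**The graph $Q$.** Let $Q=P-\{5,5'\}$, with edges $12,23,34,1'3',2'4',1'4',11',22',33',44'$ and *terminals* $a=4$, $b=1$, $c=3'$, $d=2'$, the vertices of degree 2 in $Q$. Here $4,1$ were the neighbours of $5$, and $3',2'$ those of $5'$. The graph $Q$ has the Hamiltonian cycle $3\,4\,4'\,2'\,2\,1\,1'\,3'\,3$ and the Hamiltonian paths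
$$P_{ab}=4\,4'\,2'\,2\,3\,3'\,1'\,1,\qquad P_{cd}=3'\,3\,4\,4'\,1'\,1\,2\,2' .$$
Both paths contain the four spokes; $P_{ab}$ has in addition $2'4',23,1'3'$, and $P_{cd}$ has $34,1'4',12$. So together they cover the four spokes twice and the other six edges once, with total length 14.

**Definition (linking).** Let $h_1=x_1y_1\neq h_2=x_2y_2$ be heavy edges of a framed graph $B$. Delete them, add a disjoint copy of $Q$ (spokes light, other edges heavy), and add heavy edges $x_14,\ y_11,\ x_23',\ y_22'$. The result is $B'$.

For example, let $B$ have two vertices $x,y$ joined by heavy edges $h_1,h_2$ and a light edge. Then $B'$ has ten vertices, with $x$ joined to $4,3',y$ and $y$ joined to $1,2',x$. The next lemma says that the light edge $xy$ still has a label of size exactly 2 in every admissible labelling.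

**Lemma 6.** (i) If $\ell'$ is admissible on $B'$, then $\ell'(x_14)=\ell'(y_11)$ and $\ell'(x_23')=\ell'(y_22')$. So $\ell'$ induces an admissible labelling of $B$ agreeing with $\ell'$ on all common edges. (ii) Every admissible labelling of $B$ extends to $B'$ in this sense.

*Proof.* (i) By conservation over $V(Q)$, the four units in question sum to $\emptyset$. Suppose $\ell'(x_14)\neq\ell'(y_11)$. Then $\ell'(x_14)+\ell'(y_11)=\ell'(x_23')+\ell'(y_22')$ has size 2, so $\{\ell'(x_14),\ell'(y_11)\}=\{\ell'(x_23'),\ell'(y_22')\}$. Label $P$ as follows: keep the labels in $Q$, transfer the four labels to $45,51,3'5',5'2'$ respectively, and give $55'$ the label $\ell'(x_14)+\ell'(y_11)$. This is conservative at all vertices, including $5$ and $5'$. For $i\le4$ the spoke $ii'$ has a nonempty label which is, at the vertex $i$, a sum of two units; so its size is 2. All spokes have size 2 and all other edges are units, contradicting Lemma 4 with $M$ the set of spokes. Hence $\ell'(x_14)=\ell'(y_11)$, and then $\ell'(x_23')=\ell'(y_22')$. Giving $h_1$ and $h_2$ these labels leaves conservation at $x_1,y_1,x_2,y_2$ intact.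

(ii) Let $\ell(h_1)=\{\alpha\}$ and $\ell(h_2)=\{\gamma\}$. If $\alpha\ne\gamma$, put colour $\alpha$ on $P_{ab}$ and on $x_14,y_11$, and colour $\gamma$ on $P_{cd}$ and on $x_23',y_22'$. Each colour runs along a path through the gadget, the spokes get $\{\alpha,\gamma\}$, and the other edges get units. If $\alpha=\gamma$, choose $\beta\neq\alpha$. Give the four terminal edges and $23,1'4'$ the colour $\alpha$, give $12,34,1'3',2'4'$ the colour $\beta$, and give all four spokes the label $\{\alpha,\beta\}$. Each of the eight vertices of $Q$ is incident with exactly one edge of the first group, one of the second group, and one spoke, so conservation holds. ∎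

**Lemma 7.** Let $B$ be 2-edge-connected, and suppose that neither $h_1$ nor $h_2$ lies in a 2-edge-cut. If $\emptyset\neq X'\subsetneq V(B')$ and $|\delta_{B'}(X')|\le2$, then, after possibly replacing $X'$ by its complement, $X'\subseteq V(B)$, $\delta_{B'}(X')=\delta_B(X')$ has size 2, and no end of $h_1$ or $h_2$ lies in $X'$. In particular $B'$ is 2-edge-connected.

*Proof.* Let $A=X'\cap V(Q)$ and $X=X'\cap V(B)$.

Suppose first that $\emptyset\ne A\ne V(Q)$. Since $Q$ has a Hamiltonian cycle, at least two edges of $Q$ are cut, so no other edge is cut. The graph $B-h_1-h_2$ is connected, since otherwise a cut of $B$ would be contained in $\{h_1,h_2\}$, which would be a cut of size at most 1 or a 2-edge-cut through $h_1$. So $X=\emptyset$ or $X=V(B)$, and after complementing, $X=\emptyset$. As no terminal edge is cut, $A$ contains no terminal, so $A\subseteq\{2,3,1',4'\}$. These vertices have the same incident edges in $B'$ as in $P$, so $|\delta_{B'}(A)|=|\delta_P(A)|\ge3$, a contradiction.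

So we may assume $A=\emptyset$ after complementing, and $X'=X\ne\emptyset$. Let $n_j$ be the number of ends of $h_j$ in $X$. Then
$$|\delta_{B'}(X)|=|\delta_B(X)\setminus\{h_1,h_2\}|+n_1+n_2 .$$
If $X=V(B)$, this is $4$, a contradiction. Otherwise it is at least $|\delta_B(X)|$, because $h_j\in\delta_B(X)$ only if $n_j=1$; and $|\delta_B(X)|\ge2$. Since the left side is at most $2$, equality holds throughout. Hence $n_j\neq2$. If $n_j=1$, then $h_j$ would lie in the 2-edge-cut $\delta_B(X)$, contrary to assumption. So $n_1=n_2=0$ and $\delta_{B'}(X)=\delta_B(X)$. ∎

**Proposition 8.** For each $k\ge3$ there is a 3-edge-connected framed graph $B_k$ that has an admissible labelling and a light edge $e$ with $|\ell(e)|=k$ for every admissible labelling $\ell$.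

*Proof.* **Step 1 (a chain through all heavy edges).** Let $h_1,\dots,h_r$ be the heavy edges of $B^0:=N_k$, with $h_i=x_iy_i$. Put $g_1=h_1$. For $i=1,\dots,r-1$ let $B^i$ be obtained from $B^{i-1}$ by linking $g_i$ (in the role of $h_1$) with $h_{i+1}$ (in the role of $h_2$), and let $g_{i+1}$ be the new heavy edge $x_{i+1}3'$. Thus $g_i$ always has the end $x_i$. Put $B_k=B^{r-1}$ and $e=e_k$.

**Step 2 (Lemma 7 applies each time).** The graph $N_k$ is connected and bridgeless, and by (N4) its 2-edge-cuts consist of light edges. Inductively, let $B^{i-1}$ be 2-edge-connected, with every 2-edge-cut of $B^{i-1}$ being, as an edge set, a 2-edge-cut of $N_k$. Then 2-edge-cuts of $B^{i-1}$ consist of light edges, so they avoid $g_i$ and $h_{i+1}$. By Lemma 7, $B^i$ is 2-edge-connected and each of its 2-edge-cuts is one of $B^{i-1}$, hence of $N_k$.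

**Step 3 ($B_k$ is 3-edge-connected).** Suppose not; then $B_k$ has a cut of size at most 2. By Lemma 7, applied successively, its vertex partition restricts to a partition of each $V(B^i)$, and finally of $V(N_k)$, into two nonempty sides with the same two cut edges. Moreover, for each $i$ all ends of $g_i$ and $h_{i+1}$ lie on one side; in particular $x_i$ and $x_{i+1}$ do. No $h_i$ is in the cut of $N_k$, so all of $h_1,\dots,h_r$ lie on one side of the partition of $V(N_k)$. But the other side contains a vertex. By (N3) this vertex is incident with a heavy edge, which is not in the cut and therefore lies on that other side. This is a contradiction.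

**Step 4 (labels).** By (N1) and Lemma 6(ii), applied repeatedly, $B_k$ has an admissible labelling. By Lemma 6(i), every admissible labelling $\ell$ of $B_k$ induces one of $N_k$ that agrees with it on $e_k$, so $|\ell(e)|=k$ by (N2). ∎

## 8. Replacing heavy edges by strips

It remains to replace the decree "heavy edges are covered exactly once" by cost, in a 3-connected graph. A heavy edge $xy$ becomes a long strip that leaves each of its two ends by three edges. If each of the three carries a unit, their sum has size $1$ or $3$, and we must exclude $3$. So the strip has one guide edge that should carry the label, and beside it a pair of rails running through copies of $Q$. At a copy of $Q$ that is covered as cheaply as possible, Lemma 4 will force the two rails to carry equal labels, which cancel.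

Let $B=B_k$, fix an admissible labelling $\ell_0$ of $B$, and let $n\ge2$. Define $G=G_n$ as follows.

**Blobs.** Replace each vertex $x$ of $B$ by a complete graph $K_x$ on $3d_H(x)+d_Z(x)+1$ vertices, where $d_H,d_Z$ count the heavy and light edges at $x$. This number is at least 4, since $B$ is 3-edge-connected. Assign to each heavy edge-end at $x$ three *attachment* vertices of its own, and to each light edge-end one; one vertex is spare.

**Light edges.** A light edge $xy$ becomes an edge between the two assigned attachment vertices. So light edges of $B$ are edges of $G$.

**Strips.** Let $h=xy$ be heavy, with attachment vertices $x_g,x_l,x_l'$ and $y_g,y_r,y_r'$. Take copies $Q_1,\dots,Q_n$ of $Q$ with terminals $a_i,b_i,c_i,d_i$, and further vertices $p_i,q_i$ for $1\le i\le n-1$. Add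

- the guide edges $g_1=x_gp_1$, $g_i=q_{i-1}p_i$ for $1<i<n$, and $g_n=q_{n-1}y_g$;
- the edges $p_iq_i$ for $1\le i\le n-1$;
- the edges $x_la_1$ and $x_l'b_1$;
- the edges $c_ip_i,\ p_ia_{i+1},\ d_iq_i,\ q_ib_{i+1}$ for $1\le i\le n-1$;
- the edges $c_ny_r$ and $d_ny_r'$.

The graph $G$ is simple, since parallel edges of $B$ use different attachment vertices. Each $Q_i$ has exactly four *terminal edges*, namely those outside $Q_i$ at $a_i,b_i,c_i,d_i$, and all $4n$ terminal edges of a strip are distinct. All vertices of $Q_i$ have degree 3 in $G$. The strip has $10n+4n+n+(n-1)$ edges: inside the $Q_i$, terminal edges, guide edges, and the $p_iq_i$. Its *interior* vertices are those of the $Q_i$ and the $p_i,q_i$.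

## 9. Why $G_n$ is 3-connected

**Lemma 9.** $G$ is 3-connected.

*Proof.* Let $U\subseteq V(G)$ with $|U|\le2$. We show that $G-U$ is connected.

**Step 1 (the blobs lie in one component).** Every $K_x-U$ is nonempty and connected. Call an edge of $B$ *damaged* if $U$ contains one of its attachment vertices or an interior vertex of its strip. Each vertex of $G$ belongs in this sense to at most one edge of $B$, so at most two edges are damaged. An undamaged edge $xy$ connects $K_x-U$ with $K_y-U$ (for a heavy edge, along $x_g,p_1,q_1,\dots,p_{n-1},q_{n-1},y_g$). As $B$ is 3-edge-connected, all the $K_x-U$ lie in one component of $G-U$.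

It remains to join every interior strip vertex $w\notin U$, in $G-U$, to an attachment vertex of its strip outside $U$.

**Step 2 (rails).** This step sets up two disjoint routes. Writing $(4,3,3')_i$ for the vertices $4,3,3'$ of $Q_i$, consider the two disjoint paths
$$T=x_l,(4,3,3')_1,p_1,(4,3,3')_2,p_2,\dots,p_{n-1},(4,3,3')_n,y_r,$$
$$T'=x_l',(1,2,2')_1,q_1,(1,2,2')_2,q_2,\dots,q_{n-1},(1,2,2')_n,y_r'.$$
The only interior vertices off these rails are $1'$ and $4'$ in each $Q_i$. Every interior vertex of $T$ is joined to $T'$ by a path whose inner vertices are off the rails: $4\,4'\,2'$, $\;3\,2$, $\;3'\,1'\,1$, $\;p_iq_i$. In the other direction, from $T'$ to $T$, we have $1\,1'\,3'$, $\;2\,3$, $\;2'\,4'\,4$, $\;q_ip_i$.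

**Step 3 ($w$ on a rail).** Say $w\in T$; the case $w\in T'$ is the same. If $U$ misses one of the two directions of $T$ from $w$, follow this direction to an attachment vertex. Otherwise each direction contains a vertex of $U$, so $|U|=2$ and $U\subseteq V(T)$. Then go from $w$ to $T'$ by the crossing path, whose vertices other than $w$ are not on $T$, and along $T'$ to an attachment vertex.

**Step 4 ($w$ off the rails).** Let $w=1'$ in some $Q_i$, with neighbours $1\in T'$, $3'\in T$ and $4'$. If $1$ or $3'$ is not in $U$, go there and use Step 3. Otherwise $U=\{1,3'\}$, and $1'\,4'\,4$ leads to a rail vertex outside $U$. Let $w=4'$, with neighbours $4\in T$, $2'\in T'$ and $1'$. Use $4$ or $2'$ if one of them is not in $U$; otherwise $U=\{4,2'\}$ and $4'\,1'\,1$ leads to a rail vertex outside $U$. ∎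

## 10. The cost of a strip

**Lemma 10 (a cheap cover).** There are a number $K$ that does not depend on $n$ and a cycle cover $F_0$ of $G_n$ of length $m(20n-1)+K$, where $m$ is the number of heavy edges of $B$.

*Proof.* For each colour $\gamma$ the edges of $B$ whose $\ell_0$-label contains $\gamma$ form an even subgraph of $B$. In $G$ take the corresponding light edges and, for the heavy edges in question, the guide paths consisting of $g_1,p_1q_1,g_2,\dots,p_{n-1}q_{n-1},g_n$. At each $x$ an even number of these end in $K_x$, at distinct attachment vertices; pair these up and join paired vertices by edges of $K_x$. The result is a 2-regular subgraph, that is, a set of disjoint cycles. For each strip add the cycles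

- $x_l\,a_1\,[P_{ab}\text{ in }Q_1]\,b_1\,x_l'\,x_l$;
- $p_i\,a_{i+1}\,[P_{ab}\text{ in }Q_{i+1}]\,b_{i+1}\,q_i\,d_i\,[P_{cd}\text{ in }Q_i]\,c_i\,p_i$ for $1\le i\le n-1$;
- $y_r\,c_n\,[P_{cd}\text{ in }Q_n]\,d_n\,y_r'\,y_r$.

Finally add, for each blob edge, a triangle of its blob containing it. This is a cycle cover. In each strip, every $Q_i$ is traversed once by $P_{ab}$ and once by $P_{cd}$, at cost $14$; every terminal edge is used once; and every $g_i$ and $p_iq_i$ is used once, since a heavy edge has exactly one colour in $\ell_0$. So each strip contributes $14n+4n+n+(n-1)=20n-1$. The light edges contribute $\sum_z|\ell_0(z)|$, and the blob edges are used in the pairings, in the edges $x_lx_l'$ and $y_ry_r'$, and in the triangles. With the pairings and triangles chosen once and for all, independently of $n$, these contributions total a number $K$ independent of $n$. ∎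

Now let $F$ be any cycle cover of $G$ with labelling $f$, and fix a strip. Let $A_i,A_i',D_i,D_i'$ be the labels of the terminal edges at $a_i,b_i,c_i,d_i$ respectively, and put $T_i=|A_i|+|A_i'|+|D_i|+|D_i'|$ and
$$\mu_i=2\sum_{z\in E(Q_i)}|f(z)|+T_i ,$$
the sum over the eight vertices of $Q_i$ of the multiplicities of their incident edges.

**Definition (clean).** The index $i$ is *clean* if $\mu_i=32$ and $|A_i|=|A_i'|=|D_i|=|D_i'|=|f(g_i)|=1$. In $F_0$, for instance, every index is clean: $\mu_i=2\cdot14+4=32$.

**Lemma 11.** In every cycle cover a strip contributes at least $20n-1$ to the length, and at least $20n-1+\tfrac n2$ if it has no clean index.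

*Proof.* At each vertex of $Q_i$, of degree 3, the multiplicities are at least 1 and have an even sum, so the sum is at least 4. Hence $\mu_i\ge32$. The edges of $Q_i$ together with its terminal edges contribute $\sum_{z\in E(Q_i)}|f(z)|+T_i=\tfrac12\mu_i+\tfrac12T_i$. So the strip contributes
$$\sum_{i=1}^n\tfrac12\mu_i+\sum_{i=1}^n\tfrac12T_i+\sum_{i=1}^n|f(g_i)|+\sum_{i=1}^{n-1}|f(p_iq_i)|\ \ge\ 16n+2n+n+(n-1)=20n-1 .\tag{1}$$
If $i$ is not clean, then $\mu_i\ge33$, or $T_i\ge5$, or $|f(g_i)|\ge2$, and each of these raises the $i$-th terms by at least $\tfrac12$. ∎

**Lemma 12 (net label).** All the labels $\lambda_i=f(g_i)+A_i+A_i'$ of a strip are equal to one label $\lambda(h)$. It is the sum of the three labels on the edges by which the strip is attached at $K_x$, and also of the three at $K_y$. If the strip has a clean index, then $|\lambda(h)|=1$.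

*Proof.* **Step 1 (the net label is constant).** Conservation over $V(Q_i)$ gives $A_i+A_i'=D_i+D_i'$. The edges leaving $\{p_i,q_i\}$ are $g_i$, $g_{i+1}$, $c_ip_i$, $d_iq_i$, $p_ia_{i+1}$, $q_ib_{i+1}$, so conservation over $\{p_i,q_i\}$ gives
$$f(g_i)+D_i+D_i'=f(g_{i+1})+A_{i+1}+A_{i+1}' .$$
Together, $\lambda_i=f(g_i)+D_i+D_i'=\lambda_{i+1}$. At $K_x$ the strip is attached by $g_1$, $x_la_1$, $x_l'b_1$, whose labels sum to $\lambda_1$. At $K_y$ it is attached by $g_n$, $c_ny_r$, $d_ny_r'$, whose labels sum to $f(g_n)+D_n+D_n'=\lambda_n$.

**Step 2 (a clean index makes it a unit).** Let $i$ be clean. Since $\mu_i=32$, each of the eight vertices of $Q_i$ has multiplicity sum exactly 4, so its multiplicities are $1,1,2$; and the terminal edges have multiplicity 1. So the edges of $Q_i$ of multiplicity 2 form a perfect matching $M_i$ of $Q_i$, and the other edges of $Q_i$ have multiplicity 1. Suppose $A_i\neq A_i'$. These are distinct units with $D_i+D_i'=A_i+A_i'$, so $\{D_i,D_i'\}=\{A_i,A_i'\}$. Complete $Q_i$ to $P$: put $A_i,A_i',D_i,D_i'$ on $45,51,3'5',5'2'$ and $A_i+A_i'$ on $55'$. This is a conservative labelling of $P$ with labels of size 2 on the perfect matching $M_i\cup\{55'\}$ and units elsewhere, contradicting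 Lemma 4. Hence $A_i=A_i'$, and $\lambda(h)=\lambda_i=f(g_i)$ is a unit. ∎

Lemma 4 is used here for an arbitrary perfect matching, since we do not know which edges of $Q_i$ the cover doubles.

## 11. Near-shortest covers are admissible: proof of Theorem 1

Given $k\ge3$ and $s\ge0$, let $B=B_k$ with its light edge $e$ from Proposition 8, let $K$ be as in Lemma 10, and choose $n\ge2$ with $n>2(K+s)$. Let $G=G_n$. It is simple, and 3-connected by Lemma 9. Let $F$, with labelling $f$, be a cycle cover of $G$ whose length exceeds the minimum by at most $s$.

**Step 1 (every strip has a clean index).** The length of $F$ is at most the length of $F_0$ plus $s$, that is, at most $m(20n-1)+K+s$. Each of the $m$ strips contributes at least $20n-1$ by Lemma 11. So each strip contributes at most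
$$20n-1+K+s<20n-1+\tfrac n2 ,$$
and by Lemma 11 it has a clean index. By Lemma 12, $|\lambda(h)|=1$ for every heavy edge $h$ of $B$.

**Step 2 (an admissible labelling of $B$).** Define $\ell(h)=\lambda(h)$ for heavy $h$, and $\ell(z)=f(z)\ne\emptyset$ for light $z$. The edges leaving $K_x$ in $G$ are the light edges at $x$ and, for each heavy edge $h$ at $x$, three strip edges whose labels sum to $\lambda(h)$. So conservation over $K_x$ says exactly that $\ell$ is conservative at $x$. Hence $\ell$ is an admissible labelling of $B_k$.

**Step 3 (conclusion).** Proposition 8 gives $|f(e)|=|\ell(e)|=k$: exactly $k$ cycles of $F$ contain $e$. For $s=0$, every shortest cycle cover $F$ of $G$ has $t_F\ge k$, so $t_{SCC}(G)\ge k$. As $k\ge 3$ is arbitrary, Conjectures 17 and 18 are both false. ∎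

## 12. The value of $t_{SCC}$ on 4-edge-connected graphs

*Proof of Theorem 2.* Unboundedness on 3-connected graphs is Theorem 1.

Now let $G$ be 4-edge-connected. Recall that a nowhere-zero 4-flow is an orientation of the edges together with values in $\{\pm1,\pm2,\pm3\}$ such that at every vertex the inflow equals the outflow. By Jaeger's theorem (F. Jaeger, *Flows and generalized coloring theorems in graphs*, J. Combin. Theory Ser. B 26 (1979) 205–216), $G$ has a nowhere-zero 4-flow. By the fact quoted in Section 1, $t_{SCC}(G)\le2$. If all degrees are even, then $t_{SCC}(G)=1$ by the first test case of Section 1: the decomposition of $E(G)$ into cycles has length $|E(G)|$, so every shortest cover uses each edge exactly once. If some degree is odd, no cover uses every edge exactly once, so $t_{SCC}(G)=2$.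

Finally, a 4-connected graph is 4-edge-connected, since the edge-connectivity of a graph is at least its connectivity. So "3-connected" cannot be replaced by "4-connected" in Theorem 1. ∎
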